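# The Sikorski Extension Theorem implies the Axiom of Choice

Everything below takes place in Zermelo–Fraenkel set theory ZF, without the Axiom of Choice. Picking one element from one nonempty set, or finitely many times in a row, is allowed. Picking one element from each member of an infinite family is not allowed, unless a rule says which one.

## 1. Flipping blocks of coordinates in $2^X$

Let $(X_i)_{i\in I}$ be a family of nonempty, pairwise disjoint sets, and let $X=\bigcup_{i\in I}X_i$. We call the $X_i$ *blocks*. Give $2^X=\{0,1\}^X$ the product topology. For a finite partial function $p$ from $X$ to $2$ write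
$$[p]=\{f\in 2^X: p\subseteq f\}.$$
These *cylinders* form a base of the topology. Each of them is nonempty, because $p$ can be extended by $0$.

For $i\in I$ let $\tau_i\colon 2^X\to 2^X$ be the map that flips every coordinate in $X_i$ and no other coordinate. It is a homeomorphism, and it is its own inverse.

**Definition (regular open sets).** An open set $U$ is *regular open* if $U=\operatorname{int}\operatorname{cl}U$. The set $A=RO(2^X)$ of regular open subsets of $2^X$ is a complete Boolean algebra, in ZF, with
$$U\wedge V=U\cap V,\qquad \neg U=\operatorname{int}(2^X\setminus U),\qquad \bigvee S=\operatorname{int}\operatorname{cl}\bigcup S .$$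

For example, clopen sets are regular open. If $X=\mathbb N$ and $g\in 2^X$, then $2^X\setminus\{g\}$ is open but not regular open, since its closure is all of $2^X$.

In any Boolean algebra write $a+b=(a\wedge\neg b)\vee(b\wedge\neg a)$. We use the Boolean ring rules: $+$ is commutative and associative, $a+a=0$, $1+a=\neg a$, and $c\wedge(a+b)=(c\wedge a)+(c\wedge b)$. Homomorphisms preserve $+$. For clopen sets, $+$ is the usual symmetric difference.

A homeomorphism preserves interiors, closures and inclusions. So $U\mapsto\tau_i[U]$ is an automorphism of $A$ that preserves arbitrary suprema. We denote it by $\tau_i$ too. For $x\in X$ let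
$$u_x=\{f\in 2^X:f(x)=1\},$$
a clopen set. If $x\in X_i$ and $j\neq i$, then
$$\tau_i(u_x)=1+u_x,\qquad \tau_j(u_x)=u_x. \tag{1}$$
The first equation holds because $\tau_i$ exchanges $f(x)=1$ with $f(x)=0$. The second holds because $x\notin X_j$.

**Definition (the invariant algebra).** $C=\{a\in A:\tau_i(a)=a\text{ for all }i\in I\}$.

As the set of common fixed points of a family of automorphisms, $C$ is a subalgebra of $A$. If $S\subseteq C$, then $\tau_i(\bigvee S)=\bigvee\{\tau_i(a):a\in S\}=\bigvee S$, so the supremum of $S$ in $A$ lies in $C$ and is the supremum of $S$ in $C$. Hence $C$ is a complete Boolean algebra, and a complete subalgebra of $A$ (a subalgebra closed under arbitrary suprema of $A$). By (1), for $x,y\in X_i$ we have $\tau_i(u_x+u_y)=(1+u_x)+(1+u_y)=u_x+u_y$, and the other flips fix $u_x$ and $u_y$. So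
$$u_x+u_y\in C\qquad (x,y\in X_i). \tag{2}$$
The sets $u_x$ change under $\tau_i$, but any two from the same block differ by an invariant element. The proof turns on this fact.

**Definition (odd sets).** A nonempty open set $D\subseteq 2^X$ is *$i$-odd* if $D\cap\tau_iD=\emptyset$.

For example, $u_x$ is $i$-odd for every $x\in X_i$, since $\tau_iu_x$ is its complement.

**What the construction is for.** Consider three statements.

- **AC**: every family of nonempty sets has a choice function.
- **SET** (Sikorski Extension Theorem): if $A$ is a Boolean algebra, $B$ is a subalgebra of $A$, $C$ is a complete Boolean algebra and $h\colon B\to C$ is a Boolean homomorphism, then $h$ extends to a Boolean homomorphism $A\to C$.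
- **BPI** (Boolean Prime Ideal Theorem): every nontrivial Boolean algebra has a prime ideal.

It is known that ZF proves AC $\Rightarrow$ SET $\Rightarrow$ BPI, and that BPI $\Rightarrow$ SET is not provable: if ZF is consistent, so is ZF + BPI + $\neg$SET (we assume throughout that ZF is consistent). The question is whether SET gives back the whole of AC.

**Theorem A (ZF).** SET $\Rightarrow$ AC.

With AC $\Rightarrow$ SET this makes SET and AC equivalent in ZF, so ZF + SET + $\neg$AC is inconsistent. The plan is as follows. SET gives a homomorphism $A\to C$ that is the identity on $C$. From it we read off an $i$-odd set $D_i$ for all $i$ simultaneously. From an $i$-odd set we extract, by an explicit rule, a nonempty finite subset of $X_i$. Finally BPI chooses from finite sets.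

## 2. Blocks with one, two and three points

Take a single finite block $X$, with flip $\tau$. Then $2^X$ is discrete, $A$ is its power set, and $C$ consists of the unions of orbits $\{f,\tau f\}$. Let $T$ contain exactly one point of each orbit, and let
$$r_T(a)=\text{the union of the orbits whose representative lies in }a .$$
This is the homomorphism $a\mapsto a\cap T$ followed by the identification of subsets of $T$ with unions of orbits, and it is the identity on $C$. Consider $u_x+r_T(u_x)$. A point $f\in T$ lies in $u_x$ if and only if it lies in $r_T(u_x)$, so it is not in the sum. A point $f\notin T$ has representative $\tau f$, so $f\in r_T(u_x)$ if and only if $f(x)=0$, and $f$ is in the sum. So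
$$u_x+r_T(u_x)=2^X\setminus T\quad\text{for every }x\in X .$$
The result does not depend on $x$, and it is odd.

**One point.** If $X=\{a\}$, there is one orbit, and the odd set is $u_a$ or $\neg u_a$.

**Two points.** If $X=\{a,b\}$, write points as words $f(a)f(b)$. The orbits are $\{00,11\}$ and $\{01,10\}$, so $C$ has four elements and there are four choices of $T$. The complements are $\{11,10\}=u_a$, $\{11,01\}=u_b$, $\{00,10\}=\neg u_b$ and $\{00,01\}=\neg u_a$. Each of them singles out one element of the pair.

**Three points.** If $X=\{a,b,c\}$, let $T$ be the set of words with at most one $1$; it meets each orbit once. The odd set is the majority set $D$ of words with at least two $1$s. It is invariant under all permutations of $a,b,c$, so no rule that respects these symmetries extracts a single point of $X$ from $D$. What we can hope to extract in general is a nonempty *finite* subset of the block.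

For a single block, even an infinite one, there is nothing to prove: pick $x$ and take $u_x$. The difficulty is to treat all blocks at once.

## 3. What a two-valued homomorphism cannot do

The first use of SET one would try is with the smallest target. Let $A$ be a nontrivial Boolean algebra and extend the identity of $\{0,1\}$ to a homomorphism $A\to\{0,1\}$. Its kernel is a prime ideal, so this proves SET $\Rightarrow$ BPI. On $A=RO(2^X)$ a homomorphism $\pi\colon A\to\{0,1\}$ assigns to each $x$ a bit $\pi(u_x)$, and one may form $u_x+\pi(u_x)$, which is $u_x$ or $\neg u_x$. For $x,y\in X_i$,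
$$\big(u_x+\pi(u_x)\big)+\big(u_y+\pi(u_y)\big)=(u_x+u_y)+\pi(u_x+u_y),$$
and for $x\ne y$ this is not $0$, because $u_x+u_y$ is neither $0$ nor $1$. The set still depends on which $x\in X_i$ was used, and choosing $x$ is the problem we started with.

This attempt cannot be rescued by a cleverer use of prime ideals alone. If BPI implied AC in ZF, then BPI would imply SET, which is not provable. So the target must be larger. The displayed line shows what is needed: a homomorphism that fixes $u_x+u_y$ whenever $x,y$ lie in a common block. By (2) a homomorphism that fixes $C$ pointwise will do.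

## 4. A retraction onto the invariant algebra gives odd sets

**Proposition 1.** Let $r\colon A\to C$ be an additive map (that is, $r(a+b)=r(a)+r(b)$) with $r(a)=a$ for all $a\in C$. Then there is a function $i\mapsto D_i$ on $I$ such that each $D_i\in A$ is $i$-odd.

**Step 1: define $D_i$ without choosing a point.** For $x,y\in X_i$ we have $u_x+u_y\in C$ by (2), so
$$\big(u_x+r(u_x)\big)+\big(u_y+r(u_y)\big)=(u_x+u_y)+r(u_x+u_y)=(u_x+u_y)+(u_x+u_y)=0 .$$
Hence $D_i:=u_x+r(u_x)$ is the same element of $A$ for all $x\in X_i$. Since $X_i\ne\emptyset$, this defines a function $i\mapsto D_i$, with no choices.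

**Step 2: check that $D_i$ is $i$-odd.** Since $r(u_x)\in C$ is fixed by $\tau_i$, equation (1) gives
$$\tau_i(D_i)=1+u_x+r(u_x)=1+D_i=\neg D_i .$$
So $D_i\cap\tau_iD_i=D_i\wedge\neg D_i=\emptyset$. If $D_i$ were $0$, then $0=\tau_i(0)=\neg 0=1$, which is false because $2^X\neq\emptyset$. $\square$

Under SET such an $r$ exists: apply SET to the subalgebra $C$ of $A$, the complete algebra $C$ and the homomorphism $\mathrm{id}_C\colon C\to C$. The extension $r\colon A\to C$ is a homomorphism, hence additive, and it is the identity on $C$.

## 5. Counting cylinders inside an odd set

Now we have to pass from $D_i$ to a finite subset of $X_i$. Let $D$ be $i$-odd. It contains some cylinder $[p]$. The set $\operatorname{dom}p\cap X_i$ is finite. It is nonempty, since otherwise $\tau_i[p]=[p]$ would lie in $D\cap\tau_iD=\emptyset$. But $p$ was chosen, and we would have to choose one for each $i$.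

The sensible repair is to use all smallest cylinders: let $n$ be the least size of a $p$ with $[p]\subseteq D$, and take the union of $\operatorname{dom}p\cap X_i$ over all such $p$ of size $n$. This fails if there are infinitely many such $p$, and for open sets that happens. Take one block $X=\mathbb N$ and
$$D=\{f: f(0)=1\text{ and }f(k)=1\text{ for some }k\ge1\}. \tag{3}$$
Every $f\in D$ has $f(0)=1$ and every $f\in\tau D$ has $f(0)=0$, so $D$ is odd. No $[p]$ with $|p|\le1$ lies in $D$: for $p=\{(0,1)\}$ the point that is $1$ only at $0$ is in $[p]\setminus D$, and any other such $p$ extends to a point with value $0$ at $0$. But $p_k=\{(0,1),(k,1)\}$ has $[p_k]\subseteq D$ for every $k\ge1$. So the rule returns all of $\mathbb N$.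

The set (3) differs from $u_0$ in a single point. A measurement that averages over $2^X$ should not see that point, and should report the coordinate $0$ alone. Averages are available without choice because only finitely many coordinates are involved at a time, and suprema of sets of reals need no choice.

## 6. Averages and Fourier coefficients of open sets

**Definition (finitary functions and sets).** A function $\varphi\colon2^X\to\mathbb R$ is *finitary* if there is a finite $F\subseteq X$ such that $\varphi(f)$ depends only on the restriction $f|F$. Then $\int\varphi$ is the average of the $2^{|F|}$ values of $\varphi$ on $2^F$. A set $K\subseteq2^X$ is finitary if its indicator function $1_K$ is, and then $\mu(K)=\int1_K$.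

Enlarging $F$ to a finite $F'$ repeats each value $2^{|F'\setminus F|}$ times, so the average does not depend on $F$. For two finitary functions one can use a common $F$, so $\int$ is linear and positive, and $\mu$ is finitely additive. A finitary set is a finite union of cylinders, so it is clopen. For example, $\mu([p])=2^{-|p|}$.

**Definition (characters).** For finite $s\subseteq X$ let $\chi_s(f)=(-1)^{\sum_{x\in s}f(x)}$. For finitary $K$ let $\hat K(s)=\int 1_K\chi_s$.

We have $\chi_s\chi_t=\chi_{s\triangle t}$. Also $\int\chi_\emptyset=1$, and $\int\chi_s=0$ for $s\ne\emptyset$, because flipping one coordinate in $s$ pairs the values $+1$ and $-1$. So $\int\chi_s\chi_t$ is $1$ if $s=t$ and $0$ otherwise. For example, $1_{u_x}=\frac12(1-\chi_{\{x\}})$, so the coefficients of $u_x$ are $\frac12$ at $\emptyset$, $-\frac12$ at $\{x\}$ and $0$ elsewhere.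

**Step 1: bound the coefficients of a finitary set.** For a finite set $\Sigma$ of finite subsets of $X$, expanding the square with the orthogonality relations gives
$$0\le\int\Big(1_K-\sum_{s\in\Sigma}\hat K(s)\chi_s\Big)^2=\mu(K)-2\sum_{s\in\Sigma}\hat K(s)^2+\sum_{s\in\Sigma}\hat K(s)^2,$$
so
$$\sum_{s\in\Sigma}\hat K(s)^2\le\mu(K)\le1. \tag{4}$$

**Step 2: define the coefficients of an open set.** Let $U\subseteq2^X$ be open, let $\mathcal K_U$ be the set of finitary $K\subseteq U$ (it contains $\emptyset$ and is closed under finite unions), and put
$$\lambda(U)=\sup\{\mu(K):K\in\mathcal K_U\}\in[0,1].$$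
For finite $s$ let $E_s=\{\chi_s=1\}$ and $O_s=\{\chi_s=-1\}$. These are complementary finitary sets, and $\hat K(s)=\mu(K\cap E_s)-\mu(K\cap O_s)$ for finitary $K$. So define
$$\hat U(s)=\lambda(U\cap E_s)-\lambda(U\cap O_s).$$
This number is determined by $U$ and $s$. If $U$ itself is finitary, then $\lambda(U)=\mu(U)$ and the two definitions agree.

**Step 3: approximate all coefficients at once.** First,
$$\lambda(U)=\lambda(U\cap E_s)+\lambda(U\cap O_s). \tag{5}$$
For "$\le$": if $K\in\mathcal K_U$, then $\mu(K)=\mu(K\cap E_s)+\mu(K\cap O_s)$ is at most the right side. For "$\ge$": if $L\in\mathcal K_{U\cap E_s}$ and $M\in\mathcal K_{U\cap O_s}$, then $L\cup M\in\mathcal K_U$ and $\mu(L)+\mu(M)=\mu(L\cup M)\le\lambda(U)$. Take suprema over $L$ and $M$.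

Now let $\varepsilon>0$. We claim
$$K\in\mathcal K_U,\ \mu(K)>\lambda(U)-\varepsilon\quad\Longrightarrow\quad|\hat K(s)-\hat U(s)|<\varepsilon\ \text{ for every finite }s. \tag{6}$$
Put $\alpha=\lambda(U\cap E_s)-\mu(K\cap E_s)$ and $\beta=\lambda(U\cap O_s)-\mu(K\cap O_s)$. Both are $\ge0$, and $\alpha+\beta=\lambda(U)-\mu(K)<\varepsilon$ by (5). Since $\hat U(s)-\hat K(s)=\alpha-\beta$, the claim follows. Sets $K$ as in (6) exist by the definition of the supremum, and any larger member of $\mathcal K_U$ also satisfies the hypothesis.

**Step 4: show that only finitely many coefficients are large.** Let $\Sigma$ be a finite set of finite subsets of $X$, let $\varepsilon>0$, and take $K$ as in (6). Both $|\hat K(s)|$ and $|\hat U(s)|$ are at most $1$, so $\hat U(s)^2\le\hat K(s)^2+2\varepsilon$. By (4), $\sum_{s\in\Sigma}\hat U(s)^2\le1+2\varepsilon|\Sigma|$. As $\varepsilon$ was arbitrary, $\sum_{s\in\Sigma}\hat U(s)^2\le1$. So for $n\ge1$ every finite subset of $\{s:|\hat U(s)|\ge1/n\}$ has at most $n^2$ elements. An infinite set has subsets of every finite size (by induction on the size, adding one more element each time), so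
$$\{s\subseteq X\text{ finite}:|\hat U(s)|\ge1/n\}\ \text{ is finite for every } n\ge1. \tag{7}$$

**The set (3) again.** Let $K_m=\{f:f(0)=1,\ f(k)=1\text{ for some }1\le k\le m\}\subseteq D\subseteq u_0$. Then $\mu(K_m)=\frac12(1-2^{-m})$. Every finitary $K\subseteq D$ has $\mu(K)\le\mu(u_0)=\frac12$, so $\lambda(D)=\lambda(u_0)=\frac12$. By (6), applied to $D$ and to $u_0$ with the same sets $K_m$, the coefficients of $D$ and $u_0$ are equal. The only nonzero coefficient of $D$ at a set of odd size is the one at $\{0\}$, as hoped.

## 7. A finite subset of the block, read off from an odd set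

**Lemma 1.** If $U$ is $i$-odd, there is a finite $s\subseteq X$ with $|s\cap X_i|$ odd and $\hat U(s)\ne0$.

**Step 1: expand a cylinder and its flip.** Choose $p$ with $[p]\subseteq U$. Let $F=\operatorname{dom}p$, and for $s\subseteq F$ let $\varepsilon_s=(-1)^{\sum_{x\in s}p(x)}$. For $x\in F$ the function $\frac12(1+\varepsilon_{\{x\}}\chi_{\{x\}})$ has value $1$ at $f$ if $f(x)=p(x)$, and $0$ otherwise. Multiplying over $x\in F$,
$$1_{[p]}=\prod_{x\in F}\tfrac12\big(1+\varepsilon_{\{x\}}\chi_{\{x\}}\big)=2^{-|F|}\sum_{s\subseteq F}\varepsilon_s\chi_s .$$
The set $\tau_i[p]$ is the cylinder of the partial function obtained from $p$ by flipping its values on $F\cap X_i$. This replaces $\varepsilon_{\{x\}}$ by $-\varepsilon_{\{x\}}$ for $x\in F\cap X_i$, so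
$$1_{\tau_i[p]}=2^{-|F|}\sum_{s\subseteq F}(-1)^{|s\cap X_i|}\varepsilon_s\chi_s .$$

**Step 2: test the difference against $K$.** Let $K\in\mathcal K_U$ with $K\supseteq[p]$. The set $\tau_i[p]\subseteq\tau_iU$ is disjoint from $U\supseteq K$. In the difference of the two expansions the terms with $|s\cap X_i|$ even cancel and the others double. So
$$2^{-|F|}=\mu(K\cap[p])-\mu(K\cap\tau_i[p])=\int1_K\big(1_{[p]}-1_{\tau_i[p]}\big)=2^{1-|F|}\sum_{s\subseteq F,\ |s\cap X_i|\text{ odd}}\varepsilon_s\hat K(s),$$
that is, $\sum_{s\subseteq F,\ |s\cap X_i|\text{ odd}}\varepsilon_s\hat K(s)=\frac12$.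

**Step 3: pass to $U$.** Given $\varepsilon>0$, take $K$ as in (6) and replace it by $K\cup[p]$. Then Step 2 applies, and the sum in Step 2 changes by at most $2^{|F|}\varepsilon$ when $\hat K$ is replaced by $\hat U$. As $\varepsilon$ was arbitrary,
$$\sum_{s\subseteq F,\ |s\cap X_i|\text{ odd}}\varepsilon_s\hat U(s)=\tfrac12 ,$$
so some term is nonzero. $\square$

The choice of $p$ and $K$ is harmless: they serve to prove that a suitable $s$ exists, and they do not enter the definition of $\hat U$.

**Lemma 2.** Suppose $i\mapsto D_i$ is a function assigning to each $i\in I$ a nonempty open set $D_i\subseteq2^X$ with $D_i\cap\tau_iD_i=\emptyset$. Then there is a function $i\mapsto F_i$ with $F_i$ a nonempty finite subset of $X_i$.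

*Proof.* For $n\ge1$ let
$$S_{i,n}=\{s\subseteq X\text{ finite}:|s\cap X_i|\text{ odd},\ |\hat D_i(s)|\ge1/n\}.$$
By Lemma 1 some $S_{i,n}$ is nonempty. Let $n_i$ be the least such $n$, let $S_i=S_{i,n_i}$, and put
$$F_i=\bigcup_{s\in S_i}(s\cap X_i).$$
By (7), $S_i$ is finite, so $F_i$ is a finite union of finite sets, hence finite. It is nonempty because $S_i\neq\emptyset$ and $|s\cap X_i|$ is odd for $s\in S_i$. The set $F_i$ is defined explicitly from $D_i$, so $i\mapsto F_i$ is a function. $\square$

**The majority set again.** For the three-point block of Section 2, with $D$ the majority set,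
$$1_D=\tfrac12-\tfrac14\big(\chi_{\{a\}}+\chi_{\{b\}}+\chi_{\{c\}}\big)+\tfrac14\chi_{\{a,b,c\}} .$$
By symmetry it is enough to check words with $0,1,2,3$ ones. There the sum in parentheses is $3,1,-1,-3$ and $\chi_{\{a,b,c\}}$ is $1,-1,1,-1$. The right side is $0,0,1,1$, as it should be. So $n=4$, the set $S$ consists of $\{a\},\{b\},\{c\},\{a,b,c\}$, and $F=\{a,b,c\}$.

**Remark (repairing the count of Section 5 for regular open sets).** The $D_i$ of Proposition 1 are not merely open but regular open, and for a nonempty regular open $D$ the set $P$ of all $p$ with $[p]\subseteq D$ of least possible size $n$ is in fact finite. Suppose $P$ is infinite. Among the finite partial functions $q$ contained in infinitely many members of $P$ (such as $q=\emptyset$), take one of maximal size. Then $|q|<n$, since a $q$ of size $n$ lies in at most one member of $P$. By maximality, for each $x\notin\operatorname{dom}q$ only finitely many $p\in P$ with $p\supseteq q$ have $x\in\operatorname{dom}p$. So for each finite partial function $t\supseteq q$ there is $p\in P$ with $p\supseteq q$ and $\operatorname{dom}p\cap\operatorname{dom}t=\operatorname{dom}q$. Then $p\cup t$ is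 a function and $\emptyset\ne[p\cup t]\subseteq D\cap[t]$. Thus $D$ is dense in $[q]$, so $[q]\subseteq\operatorname{int}\operatorname{cl}D=D$, which contradicts the minimality of $n$. If $D$ is also $i$-odd, Section 5 shows that $\bigcup_{p\in P}(\operatorname{dom}p\cap X_i)$ is a nonempty finite subset of $X_i$. Regularity is what excludes (3). The Fourier argument does not need it.

## 8. Choosing from finite sets, and the proof of Theorem A

**Lemma 3.** BPI implies that every family $(F_i)_{i\in I}$ of nonempty finite sets has a choice function.

**Step 1: write the choice problem as a Boolean algebra.** Replacing $F_i$ by $\{i\}\times F_i$, we may assume the $F_i$ are pairwise disjoint. Let $Y=\bigcup_iF_i$, let $\mathcal F$ be the Boolean algebra of finitary subsets of $2^Y$, and let $v_x=\{f\in2^Y:f(x)=1\}$. Let $J$ be the ideal of $\mathcal F$ generated by the elements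
$$v_x\wedge v_y\quad(x\ne y\text{ in the same }F_i),\qquad\neg\bigvee_{x\in F_i}v_x\quad(i\in I).$$
Put $Q=\mathcal F/J$.

**Step 2: show that $Q$ is nontrivial.** If $1\in J$, then $1$ is below a join of finitely many of the displayed generators. They involve only finitely many sets $F_i$. Pick one point from each of these (a finite choice), and let $f\in2^Y$ be $1$ at the picked points and $0$ elsewhere. Then $f$ belongs to none of those generators, hence not to their join, which contradicts that the join is all of $2^Y$.

**Step 3: read off the choice.** By BPI, $Q$ has a prime ideal, and so there is a homomorphism $\pi\colon Q\to\{0,1\}$. Composing with $\mathcal F\to Q$ we get values $\pi(v_x)$. For each $i$, $\bigvee_{x\in F_i}\pi(v_x)=1$, so some $x\in F_i$ has $\pi(v_x)=1$; and $\pi(v_x)\wedge\pi(v_y)=0$ for $x\neq y$ in $F_i$, so there is only one. Let $i$ choose it. $\square$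

**Proof of Theorem A.** Assume SET and let $(X_i)_{i\in I}$ be a family of nonempty sets. A choice function for the family $(\{i\}\times X_i)_{i\in I}$ gives one for $(X_i)_{i\in I}$ by projection, so we may assume the $X_i$ pairwise disjoint. Form $A$ and $C$ as in Section 1. By SET there is a homomorphism $r\colon A\to C$ with $r|C=\mathrm{id}_C$. Proposition 1 gives a function $i\mapsto D_i$ with $D_i$ an $i$-odd set. Lemma 2 gives a function $i\mapsto F_i$ with $\emptyset\ne F_i\subseteq X_i$ finite. SET implies BPI (Section 3), so Lemma 3 gives a choice function for $(F_i)_{i\in I}$, which is one for $(X_i)_{i\in I}$. $\blacksquare$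

The proof does not use the Axiom of Foundation.

## 9. Multiple choice implies choice, using Foundation

Let **MC** be the statement that for every family $(X_i)_{i\in I}$ of nonempty sets there is a function $i\mapsto F_i$ with $F_i$ a nonempty finite subset of $X_i$. In Theorem A the passage from MC to AC was made by BPI. With Foundation, MC needs no help.

**Lemma 4 (known; e.g. Jech, *The Axiom of Choice*, Ch. 9).** In ZF (with Foundation), MC $\Rightarrow$ AC.

**Step 1: well-order $P(\alpha)$ for every ordinal $\alpha$.** For distinct $a,b\subseteq\alpha$ let $a<b$ if the least element of $a\triangle b$ belongs to $b$. Of two distinct sets exactly one is below the other. For transitivity let $a<b<c$, with $\delta=\min(a\triangle b)\in b$ and $\gamma=\min(b\triangle c)\in c\setminus b$. Then $\delta\ne\gamma$. If $\delta<\gamma$, then $a,b,c$ agree below $\delta$, and $\delta\notin a$, $\delta\in b$, hence $\delta\in c$. If $\gamma<\delta$, they agree below $\gamma$, and $\gamma\notin b$, hence $\gamma\notin a$, while $\gamma\in c$. In both cases $a<c$. So $<$ is a linear order of $P(\alpha)$. Apply MC to the family of all nonempty subsets of $P(\alpha)$,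 and take the $<$-least element of each finite set obtained. This is a choice function for the nonempty subsets of $P(\alpha)$, so $P(\alpha)$ is well-orderable by Zermelo's theorem.

**Step 2: well-order $V_\alpha$ for limit $\alpha$, with a single choice.** Let $\kappa$ be the Hartogs ordinal of $V_\alpha$, the least ordinal that does not inject into $V_\alpha$. Fix one well-order $W$ of $P(\kappa)$. Define well-orders $<_\beta$ of $V_\beta$ for $\beta\le\alpha$ by recursion, starting with the empty order of $V_0$.

- Successor, $\beta+1<\alpha$: let $\lambda$ be the order type of $<_\beta$. Then $\lambda<\kappa$, since otherwise $\kappa$ would inject into $V_\beta\subseteq V_\alpha$. The isomorphism $V_\beta\cong\lambda$ induces an injection $V_{\beta+1}=P(V_\beta)\to P(\lambda)\subseteq P(\kappa)$. Let $<_{\beta+1}$ be the pullback of $W$.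
- Limit $\beta\le\alpha$: order $V_\beta$ first by rank, and the elements of rank $\rho$ (which lie in $V_{\rho+1}$, and $\rho+1<\beta$) by $<_{\rho+1}$. This is a well-order.

No choices are made during the recursion, because $W$ was fixed in advance. If $W$ were not fixed, we would need a well-order of each $V_{\beta+1}$, chosen for all $\beta$.

**Step 3: conclude.** By Foundation every set is a subset of $V_\alpha$ for some limit $\alpha$, hence well-orderable. Given a family of nonempty sets, well-order its union and take least elements. $\square$

## 10. Retracts of $RO(2^X)$ and Boolean-valued models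

Let **AC**$_2$ be the statement that every family of two-element sets has a choice function.

For a complete Boolean algebra $C$, recall the Boolean-valued model $V^{(C)}$. Its elements, the *names*, are functions from sets of names to $C$. Each formula $\varphi$ with names as parameters has a value $\|\varphi\|\in C$. Connectives are computed by the operations of $C$, and $\|\exists v\,\varphi(v)\|$ is the supremum of $\|\varphi(u)\|$ over all names $u$. "$\varphi$ holds in $V^{(C)}$" means $\|\varphi\|=1$. The textbook facts we use, all provable in ZF, are these. Every axiom of ZF holds in $V^{(C)}$, and logical deduction preserves the value $1$. Each set $x$ has a canonical name $\check x$; for nontrivial $C$, $\|\check x=\check y\|$ is $1$ if $x=y$ and $0$ if $x\ne y$. For a set $a$, $\|\exists v\in\check a\ \varphi(v)\|=\bigvee_{x\in a}\|\varphi(\check x)\|$ and $\|\forall v\in\check a\ \varphi(v)\|=\bigwedge_{x\in a}\|\varphi(\check x)\|$. We do not use that a supremum over names is attained.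

**Theorem B.** In ZF the following are equivalent.

1. AC.
2. SET.
3. For every set $X$, every complete subalgebra $C$ of $RO(2^X)$ (a subalgebra closed under arbitrary suprema of $RO(2^X)$) is a retract of $RO(2^X)$, that is, there is a homomorphism $r\colon RO(2^X)\to C$ with $r|C=\mathrm{id}$.
4. For all $X$ and $C$ as in (3), there is an additive (i.e. $\mathbb F_2$-linear with respect to $+$) map $r\colon RO(2^X)\to C$ with $r|C=\mathrm{id}$.
5. BPI holds in $V^{(C)}$ for every complete Boolean algebra $C$.
6. AC$_2$ holds in $V^{(C)}$ for every complete Boolean algebra $C$.

In this list and in its proof, (1) to (6) in an implication refer to the items of the theorem; equations are called "equation (1)" and so on. By (6) $\Rightarrow$ (1), if AC fails, then some Boolean-valued (set-forcing) extension violates even choice for families of pairs, with nonzero Boolean value.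

**(1) $\Rightarrow$ (2): Sikorski's theorem.** We recall the proof. Let $h\colon B\to C$ be as in SET. By Zorn's lemma (unions of chains of homomorphic extensions are homomorphic extensions) there is a maximal extension, so it is enough to extend $h$ to the subalgebra generated by $B$ and one element $a\in A$. Let $c=\bigvee\{h(b):b\in B,\ b\le a\}$. Then $h(b)\le c$ for $b\le a$ in $B$, and $c\le h(b)$ for $b\ge a$ in $B$. The maps
$$(b,b')\mapsto(b\wedge a)\vee(b'\wedge\neg a),\qquad(b,b')\mapsto(h(b)\wedge c)\vee(h(b')\wedge\neg c)$$
are homomorphisms $B\times B\to A$ and $B\times B\to C$, and the image of the first is the subalgebra generated by $B$ and $a$. If the first map sends $(b,b')$ to $0$, then $a\le\neg b$ and $b'\le a$, so $c\le\neg h(b)$ and $h(b')\le c$, and the second map sends $(b,b')$ to $0$. So the second map factors through the first and gives a homomorphism on the generated subalgebra. It extends $h$, as we see from pairs $(b,b)$.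

**(2) $\Rightarrow$ (3): apply SET to the identity.** A complete subalgebra $C$ of $RO(2^X)$ is a complete Boolean algebra, so SET extends $\mathrm{id}_C\colon C\to C$ to a homomorphism $RO(2^X)\to C$.

**(3) $\Rightarrow$ (4): forget structure.** A homomorphism is additive.

**(4) $\Rightarrow$ (1): the argument of Theorem A used only additivity.** Let $(X_i)_{i\in I}$ be a family of nonempty sets. As before we may assume they are pairwise disjoint, since finite subsets of $\{i\}\times X_i$ project to finite subsets of $X_i$. The invariant algebra $C$ of Section 1 is a complete subalgebra of $RO(2^X)$, so item (4) gives an additive $r$ with $r|C=\mathrm{id}$. Proposition 1 assumes no more than this. With Lemma 2 we get MC, and Lemma 4 gives AC.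

**(1) $\Rightarrow$ (5): AC passes to $V^{(C)}$.** This is standard; see Bell, *Boolean-Valued Models and Independence Proofs in Set Theory*, Ch. 1. The reason is as follows (for trivial $C$ there is nothing to show). Let $u$ be a name. By AC enumerate its domain as $\{x_\alpha:\alpha<\lambda\}$ with $\lambda$ an ordinal, and let $g$ be the name that gives value $1$ to the canonical name of each ordered pair $(\check\alpha,x_\alpha)$, $\alpha<\lambda$. Then $\|(v,w)\in g\|=\bigvee_\alpha\|v=\check\alpha\|\wedge\|w=x_\alpha\|$ for all names $v,w$. Since $\|\check\alpha=\check\beta\|=0$ for $\alpha\ne\beta$, it follows that $\|(v,w)\in g\|\wedge\|(v,w')\in g\|\le\|w=w'\|$. So, with value $1$, $g$ is a function on the ordinal $\check\lambda$ whose range includes $u$, and $u$ is well-orderable. Hence AC holds in $V^{(C)}$. Since ZF proves AC $\Rightarrow$ BPI and ZF holds in $V^{(C)}$, BPI holds there.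

**(5) $\Rightarrow$ (6): use Lemma 3 inside $V^{(C)}$.** Lemma 3 is a theorem of ZF and gives BPI $\Rightarrow$ AC$_2$. Since ZF holds in $V^{(C)}$, AC$_2$ holds there.

**(6) $\Rightarrow$ (1).** Let $(X_i)_{i\in I}$ be a family of nonempty, pairwise disjoint sets with $I\ne\emptyset$, and let $A,\tau_i,u_x,C$ be as in Section 1. We have no retraction now. A choice function in $V^{(C)}$ will replace it.

**Step 1: turn each block into at most two classes inside $V^{(C)}$.** For $x,y$ in a common block put $e_{xy}=\neg(u_x+u_y)$, which is in $C$ by equation (2). For $x,y,z\in X_i$ we have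
$$e_{xx}=1,\qquad e_{xy}=e_{yx},\qquad e_{xy}\wedge e_{yz}\le e_{xz},\qquad e_{xy}\vee e_{yz}\vee e_{xz}=1. \tag{8}$$
To check the last two, put $a=u_x+u_y$ and $b=u_y+u_z$, so that $u_x+u_z=a+b$. The third statement says $a+b\le a\vee b$. The fourth says $a\wedge b\wedge(a+b)=0$, and indeed $(a\wedge b\wedge a)+(a\wedge b\wedge b)=(a\wedge b)+(a\wedge b)=0$.

Let $E$ be the name that gives the canonical name of the pair $(\check x,\check y)$ the value $e_{xy}$, for all $x,y$ in a common block. Since $\|\check x=\check x'\|=0$ for $x\neq x'$, we have $\|\check x\,E\,\check y\|=e_{xy}$ for $x,y$ in a common block, and value $0$ for other $x,y\in X$. By (8), with value $1$, $E$ is an equivalence relation on $\check X$; its classes lie within blocks; and among any three elements of a block two are equivalent. So with value $1$ each block $\check X_i$ has at most two classes, and at least one because $X_i\neq\emptyset$.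

For example, let $X=\{a,b\}$ be a single block. Then $e_{ab}=\{00,11\}$. Under this value there is one class, and under its complement $\{01,10\}$ there are two.

**Step 2: choose a class from each block.** In ZF, AC$_2$ gives choice functions for families of nonempty sets with at most two elements: use AC$_2$ on the subfamily of two-element sets, and take the only element of each singleton. So item (6) gives
$$\big\|\exists c\ \big(c\text{ is a function on }\check I\text{ and }c(i)\in X_i/E\text{ for all }i\in\check I\big)\big\|=1,$$
where $i\mapsto X_i$ is understood in $V^{(C)}$ through the canonical name of this function. The value is a supremum over names $c$, and $1\ne0$ in $C$. So there is a name $c$ for which the formula in large parentheses has a value $p\neq0$, $p\in C$. Fix $c$ and $p$.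

**Step 3: compare $c$ with the sets $u_x$.** For $x\in X_i$ let $\beta(x)=\|\check x\in c(\check\imath)\|\in C$ (the value of "there is $w$ with $(\check\imath,w)\in c$ and $\check x\in w$") and $b(x)=p\wedge\beta(x)\in C$. In ZF, if $w$ is one of at most two classes of an equivalence relation on a set, then two elements $x,y$ of the set are equivalent if and only if $(x\in w\Leftrightarrow y\in w)$. Indeed, equivalent elements lie in the same classes. If both are in $w$ they are equivalent, and if neither is, both are in the one remaining class. Therefore, for $x,y\in X_i$,
$$p\le\big\|\check x\,E\,\check y\Leftrightarrow(\check x\in c(\check\imath)\Leftrightarrow\check y\in c(\check\imath))\big\| .$$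
The value of $\varphi\Leftrightarrow\psi$ is $\neg(\|\varphi\|+\|\psi\|)$, and $\neg a+\neg b=a+b$, so the right side is $\neg\big(u_x+u_y+\beta(x)+\beta(y)\big)$. Hence $p\wedge\big(u_x+u_y+\beta(x)+\beta(y)\big)=0$, that is,
$$b(x)+b(y)=p\wedge(u_x+u_y)\qquad(x,y\in X_i). \tag{9}$$

**Step 4: form odd sets.** Let $D_i=(p\wedge u_x)+b(x)$ for $x\in X_i$. By (9),
$$\big((p\wedge u_x)+b(x)\big)+\big((p\wedge u_y)+b(y)\big)=\big(p\wedge(u_x+u_y)\big)+b(x)+b(y)=0,$$
so $D_i\in A$ does not depend on $x\in X_i$, and $i\mapsto D_i$ is a function. Since $p$ and $b(x)$ are in $C$, they are fixed by $\tau_i$, and equation (1) gives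
$$\tau_i(D_i)=(p\wedge\neg u_x)+b(x)=p+(p\wedge u_x)+b(x)=p+D_i=p\wedge\neg D_i ;$$
the last equality holds because $D_i\le p$. So $D_i\cap\tau_iD_i=\emptyset$. If $D_i=0$, then $0=\tau_i(0)=p+0=p$, a contradiction. So $D_i$ is $i$-odd.

In the two-point example suppose $c$ picks the class of $a$ with $p=1$. Then $b(a)=1$ and $b(b)=e_{ab}$. From $a$ we get $D=u_a+1=\neg u_a$, and from $b$ we get $u_b+e_{ab}=\{01,11\}+\{00,11\}=\{01,00\}=\neg u_a$, the same set.

**Step 5: conclude.** Lemma 2 gives a function $i\mapsto F_i$ with $F_i$ a nonempty finite subset of $X_i$. The case $I=\emptyset$ is trivial, and an arbitrary family reduces to a pairwise disjoint one as before, so MC holds. Lemma 4 gives AC. $\blacksquare$
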